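# Singular Vertices of Density Zero: Simple Polish Groups of Bounded Geometry Acting on a Tree

## 1. Type-preserving automorphisms of a regular tree

We look for a Polish group that is topologically simple, of bounded geometry, not coarsely bounded, and not locally compact. If the last requirement is dropped, there is a classical-looking answer, the group of type-preserving automorphisms of a regular tree. We begin with that group and prove everything about it, because three quarters of the argument will be reused.

### 1.1 The words in the question

A **Polish group** is a separable, completely metrizable topological group. A topological group $G$ is **topologically simple** if its only closed normal subgroups are $\{1\}$ and $G$. It is **abstractly simple** if the same holds for all normal subgroups; this is stronger.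

A subset $A$ of a topological group $G$ is **coarsely bounded** if for every continuous isometric action of $G$ on a metric space $X$ and every $x\in X$, the set $A\cdot x$ is bounded. The group is coarsely bounded if it is so as a subset of itself.

*Examples.* A compact set is coarsely bounded, since $A\cdot x$ is a continuous image of it. The group $\mathbb Z$ is not coarsely bounded, since it acts on $\mathbb R$ by translations. A group can be coarsely bounded without being compact. Take $\mathrm{Sym}(\mathbb N)$ with the topology of pointwise convergence. Given an action and a point $x$, there is a finite set $E\subseteq\mathbb N$ such that $U=\mathrm{Fix}(E)$ moves $x$ by at most $1$. If $g,h$ satisfy $g(i)=j\Leftrightarrow h(i)=j$ for all $i,j\in E$, then the rule "fix $E$ pointwise, send $h^{-1}(j)$ to $g^{-1}(j)$ for $j\in E$" is a well-defined finite partial injection. Extend it to a permutation $u'\in U$; then $gu'h^{-1}$ fixes $E$, so $h\in UgU$. Hence there are finitely many double cosets $Ug_1U,\dots,Ug_rU$, and $d(x,ug_iu'x)\le 2+d(x,g_ix)$ bounds the orbit.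

If $A,B$ are coarsely bounded, so are $A\cup B$, $A^{-1}$ and $AB$, because $d(x,abx)\le d(x,ax)+d(x,bx)$. The **left-coarse structure** of $G$ is generated by the entourages $E_A=\{(x,y):x^{-1}y\in A\}$ with $A$ coarsely bounded. Since $E_A\circ E_B=E_{AB}$, the entourages are exactly the subsets of such $E_A$: a set $E\subseteq G\times G$ is an entourage if and only if $\{x^{-1}y:(x,y)\in E\}$ is coarsely bounded. A map $\varphi$ from $G$ to a metric space $(X,d)$ is a **coarse embedding** if, for $E\subseteq G\times G$, $E$ is an entourage exactly when $d(\varphi(x),\varphi(y))$ is bounded over $(x,y)\in E$. It is a **coarse equivalence** if moreover every point of $X$ is within a fixed distance of the image.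

A metric space has **bounded geometry** if there is $r>0$ such that for every $R>0$ there is $N$ such that every ball of radius $R$ is covered by at most $N$ balls of radius $r$. A topological group has bounded geometry if it is coarsely equivalent to such a space. It is known that this holds if and only if there is a coarsely bounded $W\subseteq G$ such that every coarsely bounded subset of $G$ is covered by finitely many left translates $gW$.

*Examples.* The vertex set of a $d$-regular tree has bounded geometry: take $r=1$ and let $N$ be the number of vertices in a ball of radius $R$. The $\aleph_0$-regular tree does not: given $r$, take an integer $R>r$; vertices at distance $R$ from $p$ in different branches at $p$ are at mutual distance $2R>2r$, so a ball of radius $r$ contains at most one of them.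

Known non-locally compact, non-coarsely bounded Polish groups of bounded geometry include $\mathrm{Homeo}_{\mathbb Z}(\mathbb R)$ and $\mathrm{Aut}_{\mathbb Z}(\mathbb Q)$ (the homeomorphisms of $\mathbb R$, respectively order automorphisms of $\mathbb Q$, commuting with integer translations) and the group $\mathrm{AC}^*_{\mathbb Z}(\mathbb R)$ of those $h\in \mathrm{Homeo}_{\mathbb Z}(\mathbb R)$ for which $h,h^{-1}$ are absolutely continuous on $[0,1]$, with a suitable finer topology. None of these is topologically simple. The center of a Hausdorff group is a closed normal subgroup; here it contains the integer translations, and it is not the whole group. Indeed, let $f$ commute with integer translations, fix $0$, send $1/2$ to $1/4$, and be linear in between, and let $g$ be translation by $1/2$. Then $fg(0)=1/4$ while $gf(0)=1/2$.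

### 1.2 The tree, and three properties of a group acting on it

Fix $d\ge3$, put $q=d-1\ge2$, and let $T$ be the $d$-regular tree with vertex set $V$, regarded as a metric space with the path metric $\mathrm{dist}$ on $V$. Fix a base vertex $o$. Write $S_n(v)$ and $B_n(v)$ for the sphere and ball of radius $n$ about $v$, and $S_n=S_n(o)$, $B_n=B_n(o)$. Then $|S_0|=1$, $|S_n|=(q+1)q^{n-1}$ for $n\ge1$, and
$$q^n\le|S_n|\le2q^n .$$
"Fixes $B_n$" always means pointwise. $E(v)$ is the set of $d$ edges at $v$.

The vertices fall into two classes, or *types*, according to the parity of the distance to $o$. Each $g\in\mathrm{Aut}(T)$ preserves or exchanges them, and preserves them exactly when $\mathrm{dist}(o,go)$ is even. Let $\mathrm{Aut}^+(T)$ be the type-preserving subgroup. An automorphism fixing a vertex lies in $\mathrm{Aut}^+(T)$, and no element of $\mathrm{Aut}^+(T)$ inverts an edge.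

For an oriented edge $f=(x\to y)$ let $A(f)$ be the set of vertices closer to $y$ than to $x$, and $\bar f=(y\to x)$; thus $V=A(f)\sqcup A(\bar f)$. For a geodesic line $L=(x_i)_{i\in\mathbb Z}$ let $Y_i$ be the set of vertices whose nearest point on $L$ is $x_i$; thus $V=\bigsqcup_iY_i$, and the only edges between different $Y_i$ are the edges of $L$. An automorphism fixing $L$ pointwise preserves every $Y_i$.

Let $\Gamma\le\mathrm{Aut}^+(T)$. Write $\Gamma_v$ for the stabilizer of a vertex $v$ and $\Gamma_f$ for the subgroup fixing both ends of the edge $f$. Consider three properties.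

- **(P1) Local richness.** For every vertex $v$, every permutation of $E(v)$ is induced by an element of $\Gamma_v$.
- **(P2) Cutting at an edge.** If $g\in\Gamma$ fixes both ends of an oriented edge $f$, then the automorphism acting as $g$ on $A(f)$ and trivially on $A(\bar f)$ lies in $\Gamma$.
- **(P3) Gluing along a line.** If $L$ is a geodesic line and, for each $i$, $t_i\in\mathrm{Fix}_\Gamma(L)$ is trivial outside $Y_i$, then the automorphism $t$ with $t|_{Y_i}=t_i|_{Y_i}$ for all $i$ lies in $\Gamma$.

The maps named in (P2) and (P3) are automorphisms because the edges joining different pieces are fixed.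

**Lemma 1.** Assume (P1). Then $\Gamma$ is transitive on the vertices of each type, and on the oriented edges with a given type of origin. Moreover $\Gamma$ is generated by the subgroups $\Gamma_f$, $f$ an edge.

*Proof.* Let $J=\langle\Gamma_v:v\in V\rangle$. If $v,w$ are both adjacent to $u$, some element of $\Gamma_u$ takes $v$ to $w$. Two vertices of the same type are joined by a chain of steps of length $2$, so $J$ is transitive on each type. Hence so is $\Gamma$, and since $\Gamma_v$ is transitive on $E(v)$, the statement on oriented edges follows. If $h\in\Gamma$, choose $j\in J$ with $jo=ho$; then $j^{-1}h\in\Gamma_o\le J$. So $J=\Gamma$.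

It remains to see that $\Gamma_v=\langle\Gamma_f:f\ni v\rangle$. The map $\Gamma_v\to\mathrm{Sym}(E(v))$ is onto, and $\Gamma_f$ is the full preimage of the stabilizer of $f$, so it contains the kernel. Since $d\ge3$, each transposition fixes a point, so the point stabilizers generate $\mathrm{Sym}(E(v))$, and the claim follows. $\square$

### 1.3 Coarse geometry from one stabilizer

**Lemma 2.** Let $\Gamma\le\mathrm{Aut}^+(T)$ satisfy (P1) and carry a group topology in which the vertex stabilizers are open. Suppose $\Gamma_o$ is coarsely bounded in $\Gamma$. Then $A\subseteq\Gamma$ is coarsely bounded if and only if $Ao$ is bounded in $T$. The map $\Gamma\to T$, $g\mapsto go$, is a coarse equivalence, and $\Gamma$ has bounded geometry and is not coarsely bounded.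

*Proof.* The action of $\Gamma$ on $V$ is isometric and continuous, so if $A$ is coarsely bounded then $Ao$ is bounded. Conversely, if $Ao$ is bounded it is finite, say $Ao=\{g_1o,\dots,g_ro\}$ with $g_i\in A$. Then $A\subseteq\bigcup_ig_i\Gamma_o$ is coarsely bounded.

Let $E\subseteq\Gamma\times\Gamma$ and $A=\{x^{-1}y:(x,y)\in E\}$. Since $\mathrm{dist}(xo,yo)=\mathrm{dist}(o,x^{-1}yo)$, the first part says that $E$ is an entourage if and only if $\mathrm{dist}(xo,yo)$ is bounded on $E$. So $g\mapsto go$ is a coarse embedding. By Lemma 1 its image is the whole type of $o$, and every vertex is within distance $1$ of it. So it is a coarse equivalence onto a space of bounded geometry. (The translate criterion is visible too, with $W=\Gamma_o$.) Finally $\Gamma o$ is unbounded, so $\Gamma$ is not coarsely bounded. $\square$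

### 1.4 Simplicity from cutting and gluing

**Lemma 3.** An element $\gamma\in\mathrm{Aut}^+(T)$ fixing no vertex translates a line: there are a geodesic line $(x_i)$ and $\ell\ge1$ with $\gamma x_i=x_{i+\ell}$ for all $i$.

*Proof.* Choose $x$ with $\ell=\mathrm{dist}(x,\gamma x)$ minimal. Then $\ell\ge1$, and $\ell$ is even because $\gamma$ preserves types, so $\ell\ge2$. Let $P$ be the geodesic from $x$ to $\gamma x$ and $y$ the vertex after $x$ on it. Then $\gamma y$ is the vertex after $\gamma x$ on $\gamma P$. If $P$ followed by $\gamma P$ backtracked at $\gamma x$, then $\gamma y$ would be the vertex before $\gamma x$ on $P$. Both $y,\gamma y$ would lie on $P$ with $\mathrm{dist}(y,\gamma y)=\ell-2<\ell$, contradicting minimality. So the concatenation of the paths $\gamma^nP$, $n\in\mathbb Z$, has no backtracking. In a tree it is therefore a geodesic line, and $\gamma$ translates it by $\ell$. $\square$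

**Lemma 4.** Assume (P1). Every nontrivial normal subgroup $N$ of $\Gamma$ contains an element translating a line.

*Proof.* Let $1\ne g\in N$. If $g$ fixes no vertex, use Lemma 3. Otherwise the fixed vertices form a nonempty proper subset of $V$, so by connectedness there is an edge $(u,v)$ with $gu=u$ and $gv\ne v$. We combine $g$ with a conjugate so that a half-tree is pushed strictly into itself. Let
$$A=A(u\to v),\qquad B=A(v\to u)=V\setminus A .$$
Pick a neighbor $a\ne u$ of $v$ and, by (P1), $h\in\Gamma_v$ with $hu=a$. Then $hB=A(v\to a)$ is disjoint from $B$ and misses $v$, so $hB\subsetneq A$, and $hA=V\setminus hB\supseteq B$. Also $gA=A(u\to gv)$ is disjoint from $A$, so $gA\subseteq B$. Put $g'=hgh^{-1}\in N$; then $g'(hA)=hgA\subseteq hB$. So $\gamma=g'g\in N$ satisfies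
$$\gamma A\subseteq g'B\subseteq g'(hA)\subseteq hB\subsetneq A. \tag{1}$$
Hence the sets $\gamma^nA=A(\gamma^n(u\to v))$, $n\ge0$, are strictly decreasing, and the oriented edges $\gamma^n(u\to v)$ are pairwise distinct. If $\gamma$ fixed a vertex $p$, the ends of all these edges would lie in a fixed ball about $p$, which is finite. So $\gamma$ fixes no vertex, and Lemma 3 applies. $\square$

The next lemma is Tits' argument. It solves $k=\gamma t\gamma^{-1}t^{-1}$ for $t$, piece by piece along the line. It is the only place where (P3) is used.

**Lemma 5.** Assume (P2) and (P3). Let $N$ be normal in $\Gamma$ and let $\gamma\in N$ translate a line $L=(x_i)$ with $\gamma x_i=x_{i+\ell}$, $\ell\ge1$. Then $\mathrm{Fix}_\Gamma(L)\subseteq N$.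

*Proof.* Let $k\in K=\mathrm{Fix}_\Gamma(L)$, and let $k_i$ act as $k$ on $Y_i$ and trivially elsewhere. Since $Y_i=A(x_{i-1}\to x_i)\cap A(x_{i+1}\to x_i)$, two applications of (P2) give $k_i\in\Gamma$: cut $k$ down to $A(x_{i-1}\to x_i)$; the result still fixes $L$; then cut it down to $A(x_{i+1}\to x_i)$. So $k_i\in K$.

Put $t_i=1$ for $0\le i<\ell$, and define the other $t_i$ recursively by
$$t_{i+\ell}=k_{i+\ell}^{-1}\,\gamma t_i\gamma^{-1}\quad(i\ge0),\qquad t_i=\gamma^{-1}k_{i+\ell}t_{i+\ell}\gamma\quad(i<0).$$
Since $\gamma L=L$ and $\gamma Y_i=Y_{i+\ell}$, each $t_i$ lies in $K$ and is trivial outside $Y_i$. In both cases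
$$\gamma t_i\gamma^{-1}=k_{i+\ell}\,t_{i+\ell}\qquad(i\in\mathbb Z). \tag{2}$$
Let $t\in\Gamma$ be glued from the $t_i$ by (P3). On $Y_{i+\ell}$ the element $\gamma t\gamma^{-1}t^{-1}$ acts as $\gamma t_i\gamma^{-1}t_{i+\ell}^{-1}=k_{i+\ell}$. So $k=\gamma\cdot(t\gamma^{-1}t^{-1})\in N$. $\square$

**Proposition 6.** If $\Gamma\le\mathrm{Aut}^+(T)$ satisfies (P1), (P2) and (P3), then $\Gamma$ is abstractly simple.

*Proof.* Let $N\ne1$ be normal in $\Gamma$. By Lemma 4 some $\gamma\in N$ translates a line $L$.

First we move $L$ into any half-tree. Let $f=(x\to y)$ be an oriented edge. As $d\ge3$, there is an edge $(p',p)$ with $p\in L$, $p'\notin L$; then $L\subseteq A(p'\to p)$. If $p'$ has the type of $x$, Lemma 1 gives $h\in\Gamma$ with $h(p'\to p)=f$. If $p'$ has the type of $y$, choose a neighbor $z\ne x$ of $y$ and $h\in\Gamma$ with $h(p'\to p)=(y\to z)$, and note that $A(y\to z)\subseteq A(f)$. In both cases $hL\subseteq A(f)$.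

Now $h\gamma h^{-1}\in N$ translates $hL$, so Lemma 5 gives $\mathrm{Fix}_\Gamma(A(f))\subseteq\mathrm{Fix}_\Gamma(hL)\subseteq N$. The same holds for $\bar f$. By (P2), each $g\in\Gamma_f$ is a product $g_1g_2$ with $g_1,g_2\in \Gamma$, where $g_1$ acts as $g$ on $A(\bar f)$ and trivially on $A(f)$, and $g_2$ the other way round. So $\Gamma_f\subseteq\mathrm{Fix}_\Gamma(A(f))\,\mathrm{Fix}_\Gamma(A(\bar f))\subseteq N$. By Lemma 1, $N=\Gamma$. $\square$

### 1.5 The easy case

**Proposition 7.** With the permutation topology (the subgroups $\mathrm{Fix}(B_n)$ are a neighborhood basis at $1$), $\mathrm{Aut}^+(T)$ is a locally compact Polish group, abstractly simple, not coarsely bounded, and of bounded geometry.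

*Proof.* The stabilizer of $o$ is open, and it is the closed subgroup of compatible families in $\prod_n\mathrm{Sym}(B_n)$, so it is compact and metrizable. It has countably many cosets. So $\mathrm{Aut}^+(T)$ is a countable disjoint union of open compact metrizable sets, hence Polish and locally compact. (P1) holds: a permutation of $E(v)$ extends sphere by sphere, mapping the children of $w$ bijectively to the children of the image of $w$. (P2) and (P3) hold trivially, since the automorphisms they name fix a vertex and so preserve types. The stabilizer of $o$ is compact, hence coarsely bounded. Apply Lemma 2 and Proposition 6. $\square$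

The full group $\mathrm{Aut}(T)$ would not do: $\mathrm{Aut}^+(T)$ is an open, hence closed, normal subgroup of index $2$ in it.

## 2. Between finitely many and arbitrarily many singular vertices

In the easy case, compactness of the stabilizer of $o$ did two jobs. It made the group coarsely bounded at small scale, which we want, and it made the group locally compact, which we do not want. We need a group $\Gamma$ with (P1), (P2), (P3) and a Polish topology in which $\Gamma_o$ is open and coarsely bounded, but in which no neighborhood of $1$ is compact.

Keeping the group and refining the topology is impossible. By the classical open mapping theorem, a continuous bijective homomorphism between Polish groups is a homeomorphism, so $\mathrm{Aut}^+(T)$ has no strictly finer Polish group topology, and neither has a closed subgroup of it. So $\Gamma$ must be a *non-closed* subgroup of $\mathrm{Aut}^+(T)$. To choose one, we measure how complicated an automorphism is at each vertex.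

### 2.1 Local actions and singular vertices

Let $D=\mathbb Z/d$ and color the edges of $T$ by $D$ so that the $d$ edges at each vertex get distinct colors. Let $F\le\mathrm{Sym}(D)$ be the group of translations; it acts simply transitively on $D$. For $g\in\mathrm{Aut}(T)$ and $v\in V$ let $\sigma(g,v)\in\mathrm{Sym}(D)$ be the **local action**: $g$ maps the edge of color $i$ at $v$ to the edge of color $\sigma(g,v)(i)$ at $gv$. The **singular set** is
$$S(g)=\{v\in V:\sigma(g,v)\notin F\}.$$
We have
$$\sigma(gh,v)=\sigma(g,hv)\,\sigma(h,v),\qquad \sigma(g^{-1},gv)=\sigma(g,v)^{-1}, \tag{3}$$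
and therefore
$$S(gh)\subseteq S(h)\cup h^{-1}S(g),\qquad S(g^{-1})=gS(g). \tag{4}$$
If $g,h$ agree on $B_1(v)$, then $\sigma(g,v)=\sigma(h,v)$. The property of $F$ that we use all the time is that *an element of $F$ fixing a color is trivial*.

### 2.2 The trivalent tree, by hand

Let $d=3$, $q=2$. Then $F$ is the alternating group of $\mathrm{Sym}(3)$, and $S(g)$ is the set of vertices at which $g$ reverses the cyclic order of colors. Let $g$ fix $B_1$. At a vertex $w\ne o$, once $g$ is known on the parent edge, exactly two local actions remain, one in $F$ and one not. So $g$ can be built level by level by deciding at each $w$ whether $w\in S(g)$: the map $g\mapsto S(g)$ is a bijection from $\mathrm{Fix}_{\mathrm{Aut}(T)}(B_1)$ onto the set of all subsets of $V\setminus\{o\}$. Parity is multiplicative, so by (3), writing $\triangle$ for symmetric difference,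
$$S(gh)=S(h)\,\triangle\, h^{-1}S(g),\qquad S(gh^{-1})=h\big(S(g)\,\triangle\, S(h)\big).$$
Choosing a subgroup thus means choosing a family of subsets of $V$. Let us try the natural ones.

*Finite sets.* For any $d\ge3$, the group of all $g\in\mathrm{Aut}^+(T)$ with $S(g)$ finite fails twice. It is countable (Lemma 9 below: $g$ is determined by its restriction to some $B_m$), and by Baire's theorem a countable Polish group has an isolated point, so it is discrete and locally compact. And (P3) fails: the recursion (2) produces infinitely many nontrivial $t_i$ in general, and if infinitely many $t_i$ have a singular vertex, the glued $t$ has infinitely many. Such $t_i$ exist: on a line $L$ choose in each $Y_i$ a vertex $v_i\ne x_i$, and let $t_i$ be nontrivial with $S(t_i)=\{v_i\}$, trivial on the side of $v_i$ facing $L$ (Lemma 10 and the comment before it). This is the exact point where Tits' argument stops.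

*All sets.* That is the compact stabilizer again, with the permutation topology. Suppose we try to make it non-compact by measuring density: set $\|A\|=\sup_n|A\cap S_n|/2^n$ and $\rho(g,h)=\|S(gh^{-1})\|$. For $d=3$ and $g,h$ fixing $B_1$ this is $\|S(g)\triangle S(h)\|$, since $h$ preserves spheres. Now it is not separable: for $I\subseteq\{1,2,\dots\}$ let $g_I$ have singular set $\bigcup_{n\in I}S_n$; if $I\ne J$, then $\rho(g_I,g_J)\ge|S_n|/2^n\ge1$ for some $n$.

*In between.* This is like the choice between finitely supported sequences (not complete), bounded sequences (not separable), and sequences tending to $0$. The last is the choice to make: admit $g$ when the proportion of singular vertices in $S_n$ tends to $0$. Gluing along a line has a chance, since $Y_i$ takes up only a proportion about $q^{-|i|}$ of a sphere. For instance, with one singular vertex per $Y_i$, placed at bounded distance from $x_i$, each sphere contains a bounded number of them.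

### 2.3 The groups, and the theorems

We allow slightly more general weights than $q^n$. Let $\omega:\mathbb N\to(0,\infty)$ satisfy
$$\text{(W)}\quad q^n\le\omega(n)\le\omega(n+1)\le q^2\omega(n)\ \ (n\ge0),\qquad\qquad\text{(W$'$)}\quad\liminf_n\omega(n)/q^n<\infty.$$
For the question as posed, $\omega(n)=q^n$ suffices. For $A\subseteq V$ put
$$\delta_n(A)=\frac{|A\cap S_n|}{\omega(n)},\qquad \|A\|=\sup_n\delta_n(A)\le2,$$
and call $A$ **null** if $\delta_n(A)\to0$. With $\omega(n)=q^n$, a ray from $o$ is null ($\delta_n=q^{-n}$). The set of all descendants of a vertex $v\in S_n$, $n\geq 1$, is not null, but it has small norm: $\delta_j=q^{j-n}/q^j=q^{-n}$ for $j\ge n$. Define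
$$G=\{g\in\mathrm{Aut}(T):S(g)\text{ is null}\},\qquad H=H_{d,\omega}=\{g\in G:\mathrm{dist}(o,go)\text{ is even}\}.$$

**Theorem A.** Assume (W) and (W$'$). Then $H$ is a group and carries a Polish group topology in which the sets $V_\varepsilon=\{g\in G:g\text{ fixes }B_1\text{ pointwise},\ \|S(g)\|<\varepsilon\}$, $\varepsilon>0$, form a neighborhood basis at $1$. With this topology, $H$ is abstractly simple (hence topologically simple), not locally compact, not coarsely bounded, and of bounded geometry; the orbit map $H\to T$, $g\mapsto go$, is a coarse equivalence.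

**Theorem B.**
1. Let $\omega,\omega'$ satisfy (W), (W$'$) for $d,d'$ respectively. If $H_{d,\omega}\cong H_{d',\omega'}$ as topological groups, then $d=d'$, and for every sequence $n_j\to\infty$: $\omega(n_j)/q^{n_j}\to\infty$ if and only if $\omega'(n_j)/q^{n_j}\to\infty$.
2. For each $d\ge3$ there are $2^{\aleph_0}$ pairwise non-isomorphic (as topological groups) groups as in Theorem A, all coarsely equivalent to $T$.
3. Condition (W$'$) is sharp: if (W) holds and (W$'$) fails, then $H$ is the locally compact group of all type-preserving automorphisms of $T$ with the permutation topology.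
4. Under (W), (W$'$), every open subgroup of $H$ contains $\mathrm{Fix}_H(B_n)$ for some $n$, and $H$ is not non-archimedean (that is, its open subgroups do not form a neighborhood basis at $1$).

Theorem A with $\omega(n)=q^n$ answers the question: such groups exist. In Sections 3, 4, 6 and 7 only (W) is used; (W$'$) enters in Section 5, and in Section 8 where stated.

## 3. Calculus of singular sets

**Lemma 8 (quasi-invariance).** Let $g\in\mathrm{Aut}(T)$, $k=\mathrm{dist}(o,go)$ and $A\subseteq V$. Then
$$\delta_n(gA)\le(2k+1)q^{2k}\max_{|j-n|\le k}\delta_j(A),\qquad \|gA\|\le(2k+1)q^{2k}\|A\|. \tag{5}$$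
If $go=o$, then $\|gA\|=\|A\|$. The null sets form an $\mathrm{Aut}(T)$-invariant ideal. Hence $G$ is a group, and $H$ is a subgroup of index at most $2$.

*Proof.* We have $|gA\cap S_n|=|A\cap g^{-1}S_n|$, and $g^{-1}S_n$ is the sphere of radius $n$ about $g^{-1}o$, which is at distance $k$ from $o$; so $g^{-1}S_n\subseteq\bigcup_{|j-n|\le k}S_j$. By (W), $\omega(j)\le q^{2k}\omega(n)$ when $|j-n|\le k$. So each of the at most $2k+1$ levels contributes at most $\delta_j(A)\,q^{2k}\omega(n)$, which gives (5). If $go=o$, then $g$ preserves each $S_n$. Subsets and finite unions of null sets are null, and by (5) $gA$ is null if $A$ is. By (4), $G$ is a group, and $H=G\cap\mathrm{Aut}^+(T)$. $\square$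

In particular elements of $G$ fixing a vertex lie in $H$. The next lemma produces elements with prescribed small singular sets.

**Lemma 9 (extension).** Let $m\ge0$ and let $\alpha:B_{m+1}(v)\to B_{m+1}(v')$ be a graph isomorphism with $\alpha(v)=v'$. There is a unique $g\in\mathrm{Aut}(T)$ extending $\alpha$ with $\sigma(g,w)\in F$ for all $w\notin B_m(v)$.

*Proof.* Extend sphere by sphere about $v$. Suppose $g$ is defined up to the sphere containing $w\notin B_m(v)$. The edge from $w$ towards $v$, of color $i$ say, goes to an edge at $gw$ of color $j$ say. The local action at $w$ must be the unique $f\in F$ with $f(i)=j$, and it can be taken to be that: send the neighbor of $w$ along color $c$ to the neighbor of $gw$ along color $f(c)$. This maps the children of $w$ bijectively to those of $gw$, so the result maps spheres about $v$ bijectively to spheres about $v'$ and is an automorphism. $\square$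

The case $m=0$ says: for all $v,v'\in V$ and $\tau\in\mathrm{Sym}(D)$ there is $g\in G$ with $gv=v'$, $\sigma(g,v)=\tau$ and $S(g)\subseteq\{v\}$. With $v=v'$ we see that **$H$ satisfies (P1)**. Also, if $S(g)\subseteq B_m$, then $g$ is determined by $g|_{B_{m+1}}$; this was the countability used in Section 2.2.

Now let $g$ be as in the case $m=0$ with $gv=v$, and suppose that $\tau=\sigma(g,v)$ fixes the color of an edge $(v,u)$. *Then $g$ is trivial on the component containing $u$ of $T$ minus the edge $(v,u)$.* Indeed $gu=u$, and $\sigma(g,u)\in F$ fixes the color of $(u,v)$, so it is trivial and $g$ fixes all neighbors of $u$; continue inductively outward. If moreover $\tau\neq 1$, then $\tau\notin F$ and $S(g)=\{v\}$.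

For $v\ne o$ let $T_v$ be the set consisting of $v$ and its descendants as seen from $o$.

**Lemma 10 (swaps).** For each $v\ne o$ there is $h_v\in G$ that is trivial outside $T_v$, fixes $v$, moves a child of $v$, and has $S(h_v)=\{v\}$. For $A\subseteq S_n$, $n\ge1$, the product $h_A=\prod_{v\in A}h_v$ of commuting elements fixes $B_n$ and has $S(h_A)=A$.

*Proof.* As $d\ge3$, there is a transposition $\tau$ fixing the color of the edge from $v$ to its parent. Apply the preceding paragraph with $u$ the parent; the component of $u$ is $V\setminus T_v$. For $A\subseteq S_n$ the sets $T_v$, $v\in A$, are disjoint, so the $h_v$ commute, and $T_v\cap B_n=\{v\}$ shows that $h_A$ fixes $B_n$. If $w\in T_v$ with $v\in A$, then $h_A$ and $h_v$ agree on $B_1(w)$, so $\sigma(h_A,w)=\sigma(h_v,w)$. If $w$ lies in no such $T_v$, then $h_A$ fixes $B_1(w)$. So $S(h_A)=A$. $\square$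

**Lemma 11 (rigidity).** If $g$ fixes $B_1$ and $S(g)\cap B_m=\emptyset$, then $g$ fixes $B_{m+1}$. Moreover
$$\|S(g)\|<1/\omega(m)\ \Longrightarrow\ S(g)\cap B_m=\emptyset, \tag{6}$$
so elements of $V_\varepsilon$ with $\varepsilon\le1/\omega(m)$ fix $B_{m+1}$.

*Proof.* If $g$ fixes $B_j$ with $1\le j\le m$ and $v\in S_j$, then $\sigma(g,v)\in F$ fixes the color of the parent edge, so it is trivial and $g$ fixes the children of $v$. Thus $g$ fixes $B_{j+1}$. If some $v\in S(g)\cap S_n$ has $n\le m$, then $\|S(g)\|\ge1/\omega(n)\ge1/\omega(m)$, as $\omega$ is nondecreasing. $\square$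

## 4. The density topology is Polish

**Step 1: the $V_\varepsilon$ define a group topology.** Elements of $V_\varepsilon$ fix $o$, so (4) and Lemma 8 give $V_\varepsilon V_\eta\subseteq V_{\varepsilon+\eta}$ and $V_\varepsilon^{-1}=V_\varepsilon$. By Lemma 11, $\bigcap_\varepsilon V_\varepsilon=\{1\}$. The point that needs nullness is conjugation. Let $g\in G$, $k=\mathrm{dist}(o,go)$ and $\varepsilon>0$. Let $m\ge k+1$, $\delta\le1/\omega(m)$ and $h\in V_\delta$. Then $h$ fixes $B_m$, so $ghg^{-1}$ fixes $gB_m\supseteq B_{m-k}\supseteq B_1$. With $w=g^{-1}v$, (3) gives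
$$\sigma(ghg^{-1},v)=\sigma(g,hw)\,\sigma(h,w)\,\sigma(g,w)^{-1}.$$
If $w\in B_{m-1}$, then $hw=w$ and $\sigma(h,w)=1$, so this is $1$. If $w\notin B_{m-1}$, then $hw\notin B_{m-1}$, and $v$ can be singular only if $w\in S(h)$ or $w\in S(g)$ or $hw\in S(g)$. So
$$S(ghg^{-1})\subseteq g\Big(S(h)\cup(S(g)\setminus B_{m-1})\cup h^{-1}(S(g)\setminus B_{m-1})\Big),$$
$$\|S(ghg^{-1})\|\le(2k+1)q^{2k}\big(\delta+2\,\|S(g)\setminus B_{m-1}\|\big). \tag{7}$$
Since $S(g)$ is null, $\|S(g)\setminus B_{m-1}\|\to0$ as $m\to\infty$. Choosing first $m$ large and then $\delta$ small gives $gV_\delta g^{-1}\subseteq V_\varepsilon$.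

By the standard criterion (Bourbaki, *General Topology* III.1.2, Prop. 1), the $V_\varepsilon$ form a neighborhood basis at $1$ for a unique group topology on $G$, and it is Hausdorff. Let $G_1=\mathrm{Fix}_G(B_1)$. Since $\|\cdot\|\le2$, $G_1=V_3$ is an open subgroup, and $G_1\le H$, so $H$ is open and therefore closed in $G$. By Lemma 11 the topology refines the permutation topology. In particular vertex stabilizers are open.

**Step 2: a right-invariant metric on $G_1$.** For $g,h\in G_1$ put $\rho(g,h)=\|S(gh^{-1})\|$. All elements of $G_1$ fix $o$, so $\|\cdot\|$ is invariant under them. If $\rho(g,h)=0$, then $gh^{-1}$ fixes $B_1$ and has no singular vertex, so $g=h$ by Lemma 11. Symmetry follows from $S(hg^{-1})=gh^{-1}S(gh^{-1})$, and the triangle inequality from $S(gk^{-1})\subseteq S(hk^{-1})\cup kh^{-1}S(gh^{-1})$. Right-invariance is clear. The open $\varepsilon$-ball about $g$ is $V_\varepsilon g$, so $\rho$ induces the topology of $G_1$.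

**Step 3: $\rho$ is complete.** Let $(g_n)$ be $\rho$-Cauchy in $G_1$. By Lemma 11, for every $M$, $g_ng_m^{-1}$ fixes $B_M$ for all large $n,m$. All $g_n$ preserve $B_M$, so $g_n^{-1}$ and $g_m^{-1}$ agree on $B_M$, and hence so do $g_n$ and $g_m$. So $g_n\to g$ and $g_n^{-1}\to g^{-1}$ pointwise for some $g\in\mathrm{Aut}(T)$, which fixes $B_1$.

For fixed $n$ and $M$, $g^{-1}$ and $g_m^{-1}$ agree on $B_{M+1}$ for all large $m$, so $S(g_ng^{-1})\cap B_M=S(g_ng_m^{-1})\cap B_M$. As $M$ was arbitrary, $\|S(g_ng^{-1})\|\le\limsup_m\rho(g_n,g_m)$, which tends to $0$ as $n\to\infty$.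

It remains to see that $S(g)$ is null. By (4), $\|S(gg_n^{-1})\|=\|S(g_ng^{-1})\|$ and $S(g)\subseteq S(g_n)\cup g_n^{-1}S(gg_n^{-1})$. As $S(g_n)$ is null, $\limsup_j\delta_j(S(g))\le\|S(g_ng^{-1})\|$ for every $n$. So $S(g)$ is null, $g\in G_1$, and $\rho(g_n,g)\to0$.

**Step 4: $G_1$ is separable.** The set $\{g\in G_1:S(g)\text{ finite}\}$ is countable: if $S(g)\subseteq B_m$, then $g$ is determined by $g|_{B_{m+1}}$ (Lemma 9). It is dense. Given $g\in G_1$, let $g_m$ be the extension by Lemma 9 of $g|_{B_{m+1}}$; then $S(g_m)=S(g)\cap B_m$ and $g_m\in G_1$. The element $gg_m^{-1}$ fixes $B_{m+1}$, so $S(gg_m^{-1})\cap B_m=\emptyset$. By (4), $S(gg_m^{-1})\subseteq S(g_m^{-1})\cup g_mS(g)=g_mS(g_m)\cup g_mS(g)=g_mS(g)$. Since $g_m$ preserves $B_m$, we get $S(gg_m^{-1})\subseteq g_m(S(g)\setminus B_m)$, so $\rho(g,g_m)\le\|S(g)\setminus B_m\|\to0$.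

**Step 5: from $G_1$ to $H$.** By Steps 2–4, $G_1$ is Polish. A coset $gG_1$ is determined by $g|_{B_1}$, so there are countably many. Thus $G$ and $H$ are countable disjoint unions of open sets homeomorphic to $G_1$, hence Polish.

## 5. Infinitely many separated swaps in every neighborhood of the identity

The aim is to show that $V_\varepsilon$ is not totally bounded for small $\varepsilon$. By (W$'$) there are $C\ge1$ and infinitely many $n\ge1$ with $\omega(n)\le Cq^n$. Let $0<\varepsilon<1/C$. For all large such $n$ we have $1/\omega(n)\le\varepsilon/4$ and $\frac\varepsilon2\omega(n)<q^n\le|S_n|$. So the interval $[\frac\varepsilon4\omega(n),\frac\varepsilon2\omega(n)]$ has length at least $1$ and contains an integer, which is at most $|S_n|$. Hence there is $A_n\subseteq S_n$ with $\varepsilon/4\le\delta_n(A_n)\le\varepsilon/2$, and $h_{A_n}\in V_\varepsilon$ by Lemma 10.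

If $n<m$ are two such levels, $h_{A_m}$ fixes $B_m\supseteq B_{n+1}$, so $\sigma(h_{A_n}h_{A_m}^{-1},v)=\sigma(h_{A_n},v)$ for $v\in S_n$. Therefore $\rho(h_{A_n},h_{A_m})\ge\delta_n(A_n)\ge\varepsilon/4$. So $V_\varepsilon$ is not $\rho$-totally bounded.

A compact neighborhood of $1$ in $H$ would meet the closed subgroup $G_1$ in a compact, hence totally bounded, neighborhood of $1$, which contains $V_\varepsilon$ for some $\varepsilon<1/C$. This is impossible, so $H$ is not locally compact.

## 6. Stabilizers are coarsely bounded: cutting along a sphere

**Lemma 12.** $G_1$ is a coarsely bounded subset of $H$. Consequently $H_o$ is coarsely bounded in $H$.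

*Proof.* The idea is to write an element fixing $B_n$ as a product of a *fixed number* of elements of a given $V_\varepsilon$. Let $H$ act continuously and isometrically on $(X,d_X)$, and let $x\in X$. Choose $\varepsilon$ such that $V_\varepsilon x$ lies in the ball of radius $1$ about $x$, and $n\ge1$ with $q^{-n}<\varepsilon$.

Let $g\in\mathrm{Fix}_G(B_n)$. For $v\in S_n$ let $g_v$ act as $g$ on $T_v$ and trivially elsewhere; this is an automorphism, since $g$ fixes $v$ and its parent. For $w\in T_v$, $g_v$ and $g$ agree on $B_1(w)$, so $\sigma(g_v,w)=\sigma(g,w)$; for $w\notin T_v$, $g_v$ fixes $B_1(w)$ and $\sigma(g_v,w)=1$. So $S(g_v)=S(g)\cap T_v$ is null. Its norm is small *whatever $g$ is*, because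
$$\delta_j(T_v)=\frac{q^{j-n}}{\omega(j)}\le q^{-n}<\varepsilon\quad(j\ge n),\qquad\delta_j(T_v)=0\quad(j<n). \tag{8}$$
Also $T_v\cap B_n=\{v\}$, so $g_v$ fixes $B_1$. Thus $g_v\in V_\varepsilon$. Since $g=\prod_{v\in S_n}g_v$,
$$d_X(x,gx)\le\sum_{v\in S_n}d_X(x,g_vx)\le|S_n|.$$
Finally $\mathrm{Fix}_G(B_n)$ has finite index in $G_1$, since $G_1$ acts on the finite set $B_n$. Let $f_1,\dots,f_r$ be representatives of its left cosets in $G_1$. Then every $g\in G_1$ satisfies $d_X(x,gx)\le|S_n|+\max_id_X(x,f_ix)$. So $G_1$ is coarsely bounded. It has finite index in $H_o$, so $H_o$ is a finite union of left translates of $G_1$. $\square$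

This is where taking a supremum over levels matters. With the sum $\sum_j|A\cap S_j|/q^j$ in place of the supremum, the estimate (8) has no counterpart: for $v\in S_n$, the part of $T_v$ in levels $n,\dots,n+L$ has sum $(L+1)q^{-n}$, which is unbounded in $L$.

By Lemma 12, (P1) and the openness of vertex stabilizers, Lemma 2 applies to $H$: *a set $A\subseteq H$ is coarsely bounded if and only if $Ao$ is bounded; $g\mapsto go$ is a coarse equivalence $H\to T$; $H$ has bounded geometry and is not coarsely bounded.*

## 7. Gluing along a line keeps density zero

By Proposition 6 it remains to check (P2) and (P3) for $\Gamma=H$; (P1) was seen after Lemma 9.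

**Step 1: (P2) holds.** Let $g\in H$ fix the ends $x,y$ of $f=(x\to y)$, and let $g'$ act as $g$ on $A(f)$ and trivially on $A(\bar f)$. If $w\in A(f)$, then $B_1(w)\subseteq A(f)\cup\{x\}$, where $g'$ and $g$ agree; if $w\in A(\bar f)$, then $B_1(w)\subseteq A(\bar f)\cup\{y\}$, where $g'$ is trivial. So each local action of $g'$ is that of $g$ or trivial, $S(g')\subseteq S(g)$ is null, and $g'\in H$.

**Step 2: (P3) holds.** Let $L=(x_i)$ be a line, and let $t_i\in\mathrm{Fix}_H(L)$ be trivial outside $Y_i$, with glued automorphism $t$. For $w\in Y_i$ we have $B_1(w)\subseteq Y_i\cup L$, where $t$ and $t_i$ agree; so $\sigma(t,w)=\sigma(t_i,w)$. For $w\in Y_j$ with $j\ne i$, $t_i$ fixes $B_1(w)\subseteq Y_j\cup L$, so $w\notin S(t_i)$. Hence $S(t)=\bigsqcup_iS(t_i)$ with $S(t_i)\subseteq Y_i$.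

We must show that this infinite union of null sets is null, and for this we bound $\delta_n(Y_i)$. Let $x_m$ be the point of $L$ nearest to $o$. For $i\ne m$ and $y\in Y_i$, the geodesic from $o$ to $y$ passes through $x_m$ and $x_i$, so
$$\mathrm{dist}(o,y)=\mathrm{dist}(o,x_m)+|i-m|+\mathrm{dist}(x_i,y).$$
At distance $s$ from $x_i$ there are at most $q^s$ vertices of $Y_i$ (namely $1$ if $s=0$, and $(q-1)q^{s-1}$ if $s\ge1$). A vertex of $Y_i\cap S_n$ has $s=n-\mathrm{dist}(o,x_m)-|i-m|\le n-|i-m|$. Therefore
$$\delta_n(Y_i)\le\frac{q^{\,n-|i-m|}}{\omega(n)}\le q^{-|i-m|}\quad(i\ne m),\qquad\delta_n(Y_m)\le2. \tag{9}$$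
Now $\delta_n(S(t))=\sum_i\delta_n(S(t_i))$. Each term tends to $0$ as $n\to\infty$, because $S(t_i)$ is null, and by (9) the terms are dominated, uniformly in $n$, by a summable sequence. By dominated convergence $\delta_n(S(t))\to0$. So $t\in G$, and as $t$ fixes a vertex, $t\in H$.

**Step 3: Theorem A.** By Proposition 6, $H$ is abstractly simple, hence topologically simple. It is Polish by Section 4, not locally compact by Section 5, and its coarse geometry is as claimed by Section 6. This proves Theorem A. $\blacksquare$

## 8. What the weight $\omega$ changes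

**Part 3 of Theorem B.** Suppose (W) holds and $\omega(n)/q^n\to\infty$. Then $\delta_n(A)\le2q^n/\omega(n)\to0$ for every $A\subseteq V$, so every subset is null, $G=\mathrm{Aut}(T)$ and $H=\mathrm{Aut}^+(T)$. If $g$ fixes $B_m$, $m\ge1$, then $S(g)\cap B_{m-1}=\emptyset$, so $\|S(g)\|\le\sup_{n\ge m}|S_n|/\omega(n)$, which tends to $0$ as $m\to\infty$. So each $V_\varepsilon$ contains some $\mathrm{Fix}(B_m)$. Together with Lemma 11, the topology is the permutation topology, which is locally compact by Proposition 7.

**Part 4 of Theorem B.** An open subgroup $U$ of $H$ contains some $V_\varepsilon$, hence $\langle V_\varepsilon\rangle$. The factorization $g=\prod_vg_v$ in the proof of Lemma 12 shows that $\mathrm{Fix}_H(B_n)\subseteq\langle V_\varepsilon\rangle$ once $n\ge1$ and $q^{-n}<\varepsilon$. So $U\supseteq\mathrm{Fix}_H(B_n)$. If the open subgroups formed a basis at $1$, then every neighborhood of $1$ would contain some $\mathrm{Fix}_H(B_n)$, and by Lemma 11 the topology would be the permutation topology. But the elements $h_{A_n}$ of Section 5, for one fixed $\varepsilon<1/C$, fix $B_n$, so they converge to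 $1$ in the permutation topology, while $\|S(h_{A_n})\|\ge\varepsilon/4$ shows that they do not converge to $1$ in $H$. So $H$ is not non-archimedean.

**Part 1 of Theorem B, recovering the tree.** The aim is to read off the vertices and adjacency from $H$ as a topological group.

First, $H_v$ is transitive on each $S_n(v)$, by induction on $n$. For $n=1$ this is (P1). For the step from $n\ge1$ to $n+1$, given two vertices of $S_{n+1}(v)$, first move the predecessor of one to the predecessor $w$ of the other by $H_v$. Then use the elements described before Lemma 10: any permutation of the neighbors of $w$ fixing the one towards $v$ is induced by an element of $H$ fixing $w$ and fixing pointwise the component containing $v$ of $T$ minus the edge from $w$ towards $v$.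

Hence $H_v$ fixes no vertex other than $v$, and $[H_v:H_v\cap H_w]=|S_k(v)|=d(d-1)^{k-1}$ if $\mathrm{dist}(v,w)=k\ge1$.

Next, $H_v$ is coarsely bounded, because $H_vo$ stays at constant distance from $v$ (criterion at the end of Section 6). Conversely let $P\le H$ be a coarsely bounded subgroup. Its orbits in $T$ are bounded, hence finite. The convex hull of an orbit is a finite invariant subtree, and its center, a vertex or the midpoint of an edge, is fixed by $P$. Since $H$ inverts no edge, $P$ fixes a vertex. So every coarsely bounded subgroup lies in some $H_v$, and $H_v\le H_w$ forces $w=v$. Thus the maximal coarsely bounded subgroups of $H$ are exactly the $H_v$, and $v\mapsto H_v$ is injective.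

Let $\Psi:H=H_{d,\omega}\to H'=H_{d',\omega'}$ be an isomorphism of topological groups. It preserves coarse boundedness, so it induces a bijection $\psi$ of vertex sets with $\Psi(H_v)=H'_{\psi(v)}$. From $H_{gv}=gH_vg^{-1}$ we get $\psi(gv)=\Psi(g)\psi(v)$. The minimum of $[H_v:H_v\cap H_w]$ over $w\ne v$ is $d$, attained exactly when $w$ is adjacent to $v$, and likewise in $H'$. So $d=d'$ and $\psi$ is a tree isomorphism.

**Part 1 of Theorem B, recovering the weight.** We express "$\omega(n_j)/q^{n_j}\to\infty$" through the group and its action. Given a vertex $p$ and integers $n_j\to\infty$, $n_j\ge1$, call $(n_j)$ *free at $p$ in $H$* if there are $g_j\in H$ with $g_j\to1$ such that $g_j$ fixes $B_{n_j}(p)$ pointwise and, for each $v\in S_{n_j}(p)$, moves some neighbor of $v$.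

(i) *If $\omega(n_j)/q^{n_j}\to\infty$, then $(n_j)$ is free at $o$ in $H$.* Take $g_j=h_{S_{n_j}}$. By Lemma 10 it fixes $B_{n_j}\supseteq B_1$, moves a child of each $v\in S_{n_j}$, and $\|S(g_j)\|=|S_{n_j}|/\omega(n_j)\to0$; so $g_j\to1$.

(ii) *If $(n_j)$ is free at some vertex $p$ in $H$, then $\omega(n_j)/q^{n_j}\to\infty$.* Let $r=\mathrm{dist}(o,p)$. For $v\in S_{n_j}(p)$ the local action $\sigma(g_j,v)$ is nontrivial and fixes the color of the edge from $v$ towards $p$, so it is not in $F$. Hence $S_{n_j}(p)\subseteq S(g_j)$. The sphere $S_{n_j}(p)$ has at least $q^{n_j}$ elements, spread over the levels $S_i$ with $|i-n_j|\le r$. So for some such $i$ we have $|S_{n_j}(p)\cap S_i|\ge q^{n_j}/(2r+1)$, and $\omega(i)\le q^{2r}\omega(n_j)$. Therefore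
$$\|S(g_j)\|\ge\frac{q^{n_j}}{(2r+1)q^{2r}\,\omega(n_j)}.$$
As $g_j\to1$, the left side tends to $0$, which is the claim.

Now let $n_j\to\infty$; dropping finitely many terms we may assume $n_j\ge1$. If $\omega(n_j)/q^{n_j}\to\infty$, then by (i) $(n_j)$ is free at $o$ in $H$. Applying $\Psi$ and $\psi$, it is free at $\psi(o)$ in $H'$, so (ii) for $H'$ gives $\omega'(n_j)/q^{n_j}\to\infty$. The converse follows by symmetry. This is why freeness was defined at an arbitrary vertex: $\psi$ need not carry base vertex to base vertex.

**Part 2 of Theorem B.** We choose weights that touch $q^n$ on different sets of levels. For nonempty $M\subseteq\mathbb N$ put $\omega_M(n)=q^{\,n+\mathrm{dist}(n,M)}$. Since $n\mapsto\mathrm{dist}(n,M)$ is nonnegative and $1$-Lipschitz, the exponent is at least $n$ and grows by $0$, $1$ or $2$ at each step, so (W) holds. If $M$ is infinite, (W$'$) holds, because $\omega_M(n)=q^n$ for $n\in M$. For infinite $X\subseteq\mathbb N$ let $M_X=\{2^k:k\in X\}$ and $H_X=H_{d,\omega_{M_X}}$.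

If $X\setminus Y$ is infinite, then along $k\in X\setminus Y$ we have $\mathrm{dist}(2^k,M_X)=0$, while $\mathrm{dist}(2^k,M_Y)\ge2^{k-1}\to\infty$. So along $n=2^k$ the ratio $\omega_{M_X}(n)/q^n$ stays equal to $1$ while $\omega_{M_Y}(n)/q^n\to\infty$, and $H_X\not\cong H_Y$ by Part 1. Hence $H_X\cong H_Y$ implies that $X\triangle Y$ is finite. Each class of infinite subsets of $\mathbb N$ modulo finite differences is countable, so there are $2^{\aleph_0}$ classes. One representative from each gives $2^{\aleph_0}$ pairwise non-isomorphic groups $H_X$. By Theorem A each of them is abstractly simple, Polish, not locally compact, not coarsely bounded, of bounded geometry, and coarsely equivalent to $T$. $\blacksquare$
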